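\title{Path components of commuting invertible and Fredholm tuples of Hilbert space operators}

\begin{abstract}
Let $\mathcal H$ be a complex, separable, infinite-dimensional Hilbert space. We prove that for every $n\ge1$ the set of commuting $n$-tuples of bounded operators on $\mathcal H$ whose Taylor spectrum omits $0$ is path-connected in the norm topology. We also prove that two commuting $n$-tuples with finite-dimensional Koszul cohomology can be joined through such tuples exactly when they have the same index. The proof has two parts. A \v{C}ech--Koszul resolution builds every invertible tuple out of tuples that have an invertible coordinate; this shows that it can be deformed to $(I,0,\dots,0)$ after adding the summand $(I,0,\dots,0)$. Voiculescu's theorem then shows that this summand can be added along a path.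
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Throughout, $\mathcal H$ is a complex, separable, infinite-dimensional Hilbert space and $\mathcal L(\mathcal H)$ is the algebra of bounded operators on it. The set of commuting $n$-tuples $A=(A_1,\dots,A_n)$ in $\mathcal L(\mathcal H)$ carries the norm topology of $\mathcal L(\mathcal H)^n$.

Let $\Lambda=\bigoplus_{q=0}^n\Lambda^q$ be the exterior algebra on generators $e_1,\dots,e_n$, with the inner product in which the monomials $e_{i_1}\wedge\dots\wedge e_{i_q}$, $i_1<\dots<i_q$, are orthonormal. The \emph{Koszul complex} $K(A,\mathcal H)$ of a commuting tuple $A$ is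
\[
0\to\mathcal H\otimes\Lambda^0\to\mathcal H\otimes\Lambda^1\to\cdots\to\mathcal H\otimes\Lambda^n\to0,\qquad D_A(x\otimes\omega)=\sum_{i=1}^nA_ix\otimes e_i\wedge\omega .
\]
Here $D_A^2=0$ because the $A_i$ commute and the $e_i$ anticommute. The \emph{Taylor spectrum} $\sigma_T(A,\mathcal H)$ is the set of $\lambda\in\mathbb C^n$ for which $K(A-\lambda,\mathcal H)$ is not exact. The tuple $A$ is \emph{invertible} if $0\notin\sigma_T(A,\mathcal H)$, that is, if $K(A,\mathcal H)$ is exact. We write $\mathcal I_n(\mathcal H)$ for the set of invertible commuting $n$-tuples.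

The two ends of the complex are easy to read: $H^0=\bigcap_i\ker A_i$ and $H^n=\mathcal H/\sum_iA_i\mathcal H$. For $n=1$ there is nothing else, so exactness means that $A_1$ is bijective, $\sigma_T$ is the usual spectrum, and $\mathcal I_1(\mathcal H)=GL(\mathcal H)$. For $n=2$ the complex is
\[
0\to\mathcal H\xrightarrow{\;x\mapsto(A_1x,A_2x)\;}\mathcal H^2\xrightarrow{\;(y_1,y_2)\mapsto A_1y_2-A_2y_1\;}\mathcal H\to0,
\]
and exactness in the middle says that every relation $A_1y_2=A_2y_1$ comes from a vector $x$ with $y_i=A_ix$.

The group $GL(\mathcal H)$ is contractible by Kuiper's theorem, and its path-connectedness follows from the polar decomposition. The question of this paper is the first step of the analogue for tuples.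

\medskip
\noindent\textbf{Problem.} \emph{Let $n\ge2$. Can any two points of $\mathcal I_n(\mathcal H)$ be joined by a norm-continuous path all of whose points are commuting, invertible $n$-tuples?}
\medskip

The one-variable proof does not carry over. An invertible pair may have no invertible coordinate, as $(I\oplus0,\,0\oplus I)$ shows, and the commuting tuples do not form a convex set, so the segments used for a single operator are not available. The simplest cases nevertheless suggest the answer yes. A tuple with an invertible coordinate deforms to $(I,0,\dots,0)$ at once, and both invertible tuples of matrices and tuples of multiplication operators on $L^2(\mu)$, with $\mu$ supported away from $0$, split into pieces of this kind (Examples~\ref{ex:finite} and~\ref{ex:mult}). On the other side, if one allows finite-dimensional cohomology there is an obstruction to deformation, the index. It vanishes on invertible tuples, but one could suspect a finer invariant that survives there. There is none.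

\begin{theorem}\label{thm:A}
For every $n\ge1$, $\mathcal I_n(\mathcal H)$ is path-connected in the norm topology.
\end{theorem}

The method also classifies Fredholm tuples. Let $\mathcal F_n(\mathcal H)$ be the set of commuting $n$-tuples $A$ on $\mathcal H$ whose Koszul complex has finite-dimensional cohomology, and for such $A$ put
\[
\operatorname{ind}A=\sum_q(-1)^q\dim H^q(K(A,\mathcal H)).
\]
For $n=1$ this is $\dim\ker A_1-\dim\operatorname{coker}A_1$, the usual Fredholm index.

\begin{theorem}\label{thm:B}
For every $n\ge1$, tuples $A,B\in\mathcal F_n(\mathcal H)$ lie in the same path component of $\mathcal F_n(\mathcal H)$ if and only if $\operatorname{ind}A=\operatorname{ind}B$. Every integer occurs as an index, and the path components are open and closed in $\mathcal F_n(\mathcal H)$.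
\end{theorem}

\paragraph{Plan of the proof.} Let $\varepsilon$ be the tuple $(I,0,\dots,0)$ on $\ell^2$. Regard a tuple as a module over the polynomial ring. A block triangular tuple deforms to its diagonal, so the deformation class of $X\oplus\varepsilon$ is additive along short exact sequences (Section~\ref{sec:classes}). A general invertible module $X$ cannot be cut into pieces with an invertible coordinate as in the examples, but it is the only cohomology of a finite complex of modules made of such pieces (Section~\ref{sec:resolution}). Additivity then deforms $X\oplus\varepsilon$ to $\varepsilon$. In Section~\ref{sec:absorption} we use Voiculescu's theorem, the only non-elementary input, to deform $A$ to a tuple that has $\varepsilon$ as a summand; this proves Theorem~\ref{thm:A}. For Fredholm $X$ the resolution contains, in addition, copies of one explicit module of index $1$, and counting them proves Theorem~\ref{thm:B} (Section~\ref{sec:index}).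

\section{Modules and their Koszul complexes}\label{sec:koszul}

A \emph{module} is a separable complex Hilbert space $X$, of any dimension and possibly $0$, with a commuting $n$-tuple $A=(A_1,\dots,A_n)$ of bounded operators, its \emph{coordinates}. We name a module by its space, by its tuple, or by the pair $(X,A)$. A \emph{module map} is a bounded operator that intertwines the coordinates, and an \emph{isomorphism} is a bijective module map; its inverse is bounded by the open mapping theorem. A closed invariant subspace and the quotient by it are modules. A module is \emph{invertible} if its Koszul complex is exact and \emph{Fredholm} if its Koszul cohomology is finite-dimensional; in the latter case $h^q(X)=\dim H^q(K(A,X))$, with $h^q(X)=0$ for $q<0$, and $\operatorname{ind}X=\sum_q(-1)^qh^q(X)$. Both properties pass to isomorphic modules and to finite direct sums, since $K(A\oplus B,X\oplus Y)=K(A,X)\oplus K(B,Y)$.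

For a cochain complex $C$ we write $Z^m(C)$ and $B^m(C)$ for the cocycles and coboundaries of degree $m$, and we call $C$ \emph{acyclic} if all its cohomology vanishes. A \emph{complex of modules} is a complex whose terms are modules and whose differentials are module maps. Then $Z^m(C)$ is a submodule, while $B^m(C)$ is invariant but must be shown to be closed. Tensor products of Hilbert spaces are Hilbert tensor products.

The first lemma turns the algebraic conditions into analytic ones. Put $\Delta_A=D_AD_A^*+D_A^*D_A$; since $D_A^2=0$, this is $(D_A+D_A^*)^2$.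

\begin{lemma}\label{lem:hodge}
Let $(X,A)$ be a module and $D=D_A$.
\begin{enumerate}
\item[(a)] If $X$ is Fredholm, then $\mathbf B=\operatorname{ran}D$ is closed, and $X\otimes\Lambda=\mathbf H\oplus\mathbf B\oplus\mathbf E$ is an orthogonal sum of graded subspaces, where $\mathbf H=\ker D\cap\ker D^*$ and $\mathbf E=(\ker D)^\perp$. The operator $D$ maps $\mathbf E$ isomorphically onto $\mathbf B$ and vanishes on $\mathbf H\oplus\mathbf B$; the operator $D+D^*$ vanishes on $\mathbf H$ and is invertible on $\mathbf B\oplus\mathbf E$; and $\dim\mathbf H^q=h^q(X)$.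
\item[(b)] $X$ is Fredholm if and only if $\Delta_A$ is a Fredholm operator, and $X$ is invertible if and only if $\Delta_A$ is invertible.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $F$ be a finite-dimensional algebraic complement of $\mathbf B$ in $\ker D$. The bounded map $\mathbf E\oplus F\to\ker D$, $(e,f)\mapsto De+f$, is bijective, hence a homeomorphism, so $\mathbf B=D\mathbf E$ is closed and $D\colon\mathbf E\to\mathbf B$ is an isomorphism. Since $\mathbf B^\perp=\ker D^*$, the space $\mathbf H$ is the orthogonal complement of $\mathbf B$ in $\ker D$; this gives the decomposition and $\mathbf H^q\cong H^q$. The subspaces are graded because $D$ has degree $1$. The adjoint $D^*$ vanishes on $\mathbf B^\perp=\mathbf H\oplus\mathbf E$, and on $\mathbf B$ it is the adjoint of the isomorphism $D\colon\mathbf E\to\mathbf B$. So $D+D^*$ is $0$ on $\mathbf H$ and interchanges $\mathbf B$ and $\mathbf E$ isomorphically.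

(b) If $X$ is Fredholm, then by (a) $\Delta_A$ is $0$ on the finite-dimensional space $\mathbf H$ and invertible on $\mathbf H^\perp$; if $X$ is invertible, $\mathbf H=0$. Conversely, let $\Delta=\Delta_A$ be Fredholm. From $\langle\Delta x,x\rangle=\|Dx\|^2+\|D^*x\|^2$ we get $\ker\Delta=\ker D\cap\ker D^*$, and $\operatorname{ran}\Delta=(\ker\Delta)^\perp$ because $\Delta$ is self-adjoint with closed range. Let $\pi$ be the projection onto $\ker\Delta$, and let $G$ be the inverse of $\Delta$ on $\operatorname{ran}\Delta$, extended by $0$ on $\ker\Delta$. We have $D\Delta=DD^*D=\Delta D$, so $D$ preserves $\operatorname{ran}\Delta$ and commutes with $G$ there; on $\ker\Delta$ both $GD$ and $DG$ vanish. Hence $GD=DG$. If $Dx=0$, then $DGx=0$ and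
\[
x=\pi x+\Delta Gx=\pi x+D(D^*Gx).
\]
So $\ker\Delta$ maps onto the cohomology, which is therefore finite-dimensional, and zero if $\Delta$ is invertible.
\end{proof}

\begin{lemma}\label{lem:twothree}
Let $0\to X\to Y\to Z\to0$ be an exact sequence of modules. If two of the modules are invertible (respectively Fredholm), so is the third. In the Fredholm case $\operatorname{ind}Y=\operatorname{ind}X+\operatorname{ind}Z$.
\end{lemma}

\begin{proof}
Tensoring with $\Lambda$ gives a short exact sequence of Koszul complexes. In its long exact cohomology sequence each group of one module stands between groups of the other two. This gives the first claim, and the second holds because the alternating sum of dimensions in a finite exact sequence is $0$.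
\end{proof}

\begin{lemma}\label{lem:coordinate}
If some coordinate $A_j$ of $(X,A)$ is an invertible operator, then $X$ is invertible.
\end{lemma}

\begin{proof}
Let $\iota_j$ be the adjoint of $e_j\wedge$ on $\Lambda$. It satisfies $\iota_j(e_i\wedge\omega)+e_i\wedge\iota_j\omega=\delta_{ij}\omega$, so $D_A\iota_j+\iota_jD_A=A_j$. Since $A_j^{-1}$ commutes with $D_A$, a cocycle $x$ equals $A_j^{-1}D_A\iota_jx=D_A(A_j^{-1}\iota_jx)$.
\end{proof}

The last two lemmas of this section are pure algebra.

\begin{lemma}\label{lem:qis}
Let $\varphi\colon\Gamma\to C$ be a surjective chain map of complexes of vector spaces whose kernel is acyclic. Then for every $m$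
\[
\varphi(Z^m(\Gamma))=Z^m(C),\qquad\varphi(B^m(\Gamma))=B^m(C),\qquad Z^m(\Gamma)\cap\varphi^{-1}(B^m(C))=B^m(\Gamma).
\]
In particular $\varphi$ induces isomorphisms $H^m(\Gamma)\cong H^m(C)$.
\end{lemma}

\begin{proof}
If $\varphi y$ is a cocycle, then $dy$ is a cocycle in $\ker\varphi$, so $dy=dk$ with $k\in\ker\varphi$, and $y-k$ is a cocycle with the same image as $y$. The second equality holds because $d\varphi y=\varphi\,dy$ and $\varphi$ is onto. If $y$ is a cocycle and $\varphi y=d\varphi y'$, then $y-dy'$ is a cocycle in $\ker\varphi$, hence a coboundary.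
\end{proof}

The Koszul complex $K(S,Y)$ makes sense for commuting linear maps $S_1,\dots,S_n$ on a vector space $Y$; for the empty tuple it is $Y$ in degree $0$. An injective or surjective coordinate can be eliminated.

\begin{lemma}\label{lem:reduction}
Let $S=(S_1,S')$, $S'=(S_2,\dots,S_n)$, be commuting linear maps on $Y$.
\begin{enumerate}
\item[(a)] Suppose that $S_1$ is injective. Let $p\colon Y\to\overline Y$ be a surjection with kernel $S_1Y$, and $\overline S'$ the tuple induced by $S'$ on $\overline Y$. Then $H^q(K(S,Y))\cong H^{q-1}(K(\overline S',\overline Y))$ for all $q$, and $p^{-1}\big(\sum_{i\ge2}\overline S_i\overline Y\big)=\sum_{i\ge1}S_iY$.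
\item[(b)] Suppose that $S_1$ is surjective. Then $H^q(K(S,Y))\cong H^q(K(S',\ker S_1))$ for all $q$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $\Lambda'$ be generated by $e_2,\dots,e_n$ and $D'=D_{S'}$. Every element of $Y\otimes\Lambda$ is uniquely $x+e_1\wedge y$ with $x,y\in Y\otimes\Lambda'$, and
\begin{equation}\label{eq:split}
D_S(x+e_1\wedge y)=D'x+e_1\wedge(S_1x-D'y).
\end{equation}

(a) By \eqref{eq:split}, $x+e_1\wedge y\mapsto p(y)$ is a surjective chain map onto $K(\overline S',\overline Y)$, shifted by one degree and with differential $-D_{\overline S'}$. An element of its kernel has $y=S_1z$. If it is a cocycle, then $S_1x=D'y=S_1D'z$, so $x=D'z$ by injectivity, and $x+e_1\wedge y=D_Sz$ with $z$ in the kernel. Lemma~\ref{lem:qis} gives the isomorphisms. For the last claim, $py=\sum_{i\ge2}\overline S_i\,py_i$ holds if and only if $y-\sum_{i\ge2}S_iy_i\in S_1Y$.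

(b) By \eqref{eq:split}, $\ker S_1\otimes\Lambda'$ is a subcomplex with differential $D'$. We show that the quotient complex is acyclic; the long exact sequence then gives the claim. If $x+e_1\wedge y$ represents a cocycle of the quotient, then $S_1x=D'y$. Choose $z$ with $S_1z=y$. Then $S_1(x-D'z)=0$, so $x+e_1\wedge y-D_Sz=x-D'z$ lies in the subcomplex.
\end{proof}

\section{Deformation classes}\label{sec:classes}

We shall compare tuples that live on different spaces. The next fact makes the identification of the spaces irrelevant.

\begin{lemma}\label{lem:GL}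
For every complex Hilbert space $Y$, the group $GL(Y)$ is path-connected in norm.
\end{lemma}

\begin{proof}
Write $V=U|V|$ with $U$ unitary, and $U=e^{iS}$ with $S=S^*$ bounded, by the Borel functional calculus. The operators $U((1-s)|V|+sI)$ join $V$ to $U$, and $e^{isS}$ join $I$ to $U$.
\end{proof}

\begin{definition}
For invertible modules $(X,A)$, $(Y,B)$ write $X\sim Y$ if there is an invertible operator $V\colon X\to Y$ such that $VAV^{-1}$ and $B$ are joined by a norm-continuous path of invertible commuting tuples on $Y$. For Fredholm modules write $X\approx Y$ if the same holds with a path of Fredholm commuting tuples.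
\end{definition}

If the condition holds for one $V$, it holds for every invertible $V'\colon X\to Y$: conjugate $VAV^{-1}$ along a path from $I$ to $V'V^{-1}$ in $GL(Y)$. Conjugating paths by invertible operators shows that $\sim$ and $\approx$ are symmetric and transitive. Isomorphic modules are equivalent, by a constant path. Adding a constant summand to a path shows that $X\sim X'$ implies $X\oplus W\sim X'\oplus W$ for invertible $W$, and the same argument applies to $\approx$ and Fredholm $W$. Also $X\sim Y$ implies $X\approx Y$. For two tuples on $\mathcal H$ we may take $V=I$, so $A\sim B$ means that $A$ and $B$ lie in the same path component of $\mathcal I_n(\mathcal H)$, and $A\approx B$ means the same in $\mathcal F_n(\mathcal H)$.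

\begin{lemma}\label{lem:trivial}
If some coordinate $A_j$ of $(X,A)$ is an invertible operator, then $A\sim(I_X,0,\dots,0)$.
\end{lemma}

\begin{proof}
Multiply the coordinates $A_i$, $i\ne j$, by $1-s$, $0\le s\le1$. Then join $A_j$ to $I$ in $GL(X)$, the other coordinates being $0$. If $j\ne1$, finish with the tuples that have $(\sin t)I$ in place $1$, $(\cos t)I$ in place $j$ and $0$ elsewhere, $0\le t\le\pi/2$. All these tuples commute and have an invertible coordinate, so they are invertible by Lemma~\ref{lem:coordinate}.
\end{proof}

\begin{example}[Matrices]\label{ex:finite}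
Let $(X,A)$ be invertible with $\dim X<\infty$. Decompose $X$ into the generalized joint eigenspaces $X_\lambda$, on which every $A_i-\lambda_i$ is nilpotent. If $X_0\ne0$, the commuting nilpotent operators $A_i|_{X_0}$ have a common null vector, which contradicts $H^0=0$. So each $\lambda$ that occurs has a coordinate $\lambda_j\ne0$, and $A_j$ is invertible on $X_\lambda$. By Lemma~\ref{lem:trivial}, applied to each summand, $A\sim(I,0,\dots,0)$.
\end{example}

\begin{example}[Multiplication operators]\label{ex:mult}
Let $\mu$ be a finite Borel measure on $\mathbb C^n$ with compact support not containing $0$, and let $A_i$ be multiplication by $z_i$ on $L^2(\mu)$. Let $\Omega_j$ be the set of points of the support at which $j$ is the smallest index with $|z_j|=\max_i|z_i|$. On $\Omega_j$ the function $|z_j|$ is bounded below, and $L^2(\mu)=\bigoplus_jL^2(\mu|_{\Omega_j})$. So $A$ is invertible and $A\sim(I,0,\dots,0)$. The cutting is essential: if $n\ge2$ and $\mu$ is surface measure on the unit sphere, then no combination $\sum_ic_iA_i$ is invertible, because the linear form $\sum_ic_iz_i$ has a zero on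 the sphere.
\end{example}

In both examples the cover of $\mathbb C^n\setminus\{0\}$ by the sets $\{z_j\ne0\}$ cuts the module into direct summands. For a general tuple we have no projections to cut with, and we must work with submodules and quotients. The following lemma says that, up to deformation, this is as good.

\begin{lemma}\label{lem:triangular}
Let $0\to X\to Y\to Z\to0$ be an exact sequence of modules. If all three are invertible, $Y\sim X\oplus Z$. If all three are Fredholm, $Y\approx X\oplus Z$.
\end{lemma}

\begin{proof}
Let $A,B,C$ be the tuples on $X,Y,Z$, and $\mathrm i\colon X\to Y$, $\mathrm q\colon Y\to Z$ the maps. The restriction of $\mathrm q$ to $(\ker\mathrm q)^\perp$ is a bounded bijection; let $\mathrm s$ be its inverse. Then $(x,z)\mapsto\mathrm ix+\mathrm sz$ is an invertible operator $X\oplus Z\to Y$, and it carries $B_i$ to an operator $\begin{pmatrix}A_i&F_i\\0&C_i\end{pmatrix}$ with $F_i$ bounded. For $0<s\le1$,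
\[
\begin{pmatrix}s&0\\0&1\end{pmatrix}\begin{pmatrix}A_i&F_i\\0&C_i\end{pmatrix}\begin{pmatrix}s^{-1}&0\\0&1\end{pmatrix}=\begin{pmatrix}A_i&sF_i\\0&C_i\end{pmatrix}.
\]
The right side is norm-continuous on $0\le s\le1$. For $s>0$ it is isomorphic to $Y$, and for $s=0$ it is $X\oplus Z$.
\end{proof}

The hypothesis on $X$ and $Z$ is needed at $s=0$. For $n=1$ the bilateral shift on $\ell^2(\mathbb Z)$ is invertible, but it is an extension of a backward shift by a forward shift, and their direct sum is not invertible.

Let $\varepsilon=(\ell^2;I,0,\dots,0)$. The tuple $(I,0,\dots,0)$ on any infinite-dimensional separable space is unitarily equivalent to $\varepsilon$; in particular $\varepsilon\oplus\varepsilon\cong\varepsilon$. Theorem~\ref{thm:A} says that $A\sim\varepsilon$ for every $A\in\mathcal I_n(\mathcal H)$. From Lemma~\ref{lem:triangular} alone we cannot cancel: $Y\sim\varepsilon$ and $Z\sim\varepsilon$ give only $X\oplus\varepsilon\sim\varepsilon$. So we first work stably.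

For an invertible module $X$ let $[X]$ be the $\sim$-class of $X\oplus\varepsilon$, and put $[X]+[Y]=[X\oplus Y]$. This is well defined: if $[X]=[X']$ and $[Y]=[Y']$, then $X\oplus Y\oplus\varepsilon\sim X'\oplus Y\oplus\varepsilon\sim X'\oplus Y'\oplus\varepsilon$. The classes form a commutative monoid $\mathcal M_{\mathrm{inv}}$ whose identity $0$ is the class of the zero module; thus $[X]=0$ means $X\oplus\varepsilon\sim\varepsilon$. The same definitions with Fredholm modules and $\approx$ give a monoid $\mathcal M_{\mathrm{Fr}}$. In either monoid Lemmas~\ref{lem:triangular} and~\ref{lem:trivial} give two rules: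
\begin{align}
&[Y]=[X]+[Z]\quad\text{for an exact sequence }0\to X\to Y\to Z\to0,\label{eq:add}\\
&[X]=0\quad\text{if $X$ is a finite direct sum of modules with an invertible coordinate.}\label{eq:zero}
\end{align}
A \emph{unit} is an element with an additive inverse. The units form a group, and if $a=x+b$ with $a,b$ units, then $x=a-b$ is a unit. This allows an Euler characteristic computation.

\begin{lemma}\label{lem:euler}
Let $0\to C^0\to\cdots\to C^{2n}\to0$ be a complex of modules with $H^m(C)=0$ for $m\ne n$, and let $\theta\colon Z^n(C)\to X$ be a surjective module map with kernel $B^n(C)$. Suppose that all $C^m$ are invertible and all $[C^m]$ are units of $\mathcal M_{\mathrm{inv}}$. Then $X$ is invertible and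
\[
[X]=\sum_{m=0}^{2n}(-1)^{m-n}[C^m].
\]
The same holds with ``Fredholm'' and $\mathcal M_{\mathrm{Fr}}$.
\end{lemma}

\begin{proof}
Write $Z^m$, $B^m$ for $Z^m(C)$, $B^m(C)$. For $n\le m<2n$ we have $B^{m+1}=Z^{m+1}$, so $0\to Z^m\to C^m\to Z^{m+1}\to0$ is an exact sequence of modules. Start from $Z^{2n}=C^{2n}$ and descend: by Lemma~\ref{lem:twothree} each $Z^m$, $m\ge n$, is invertible (Fredholm), and by \eqref{eq:add} $[Z^m]=[C^m]-[Z^{m+1}]$ is a unit. Hence $[Z^n]=\sum_{m\ge n}(-1)^{m-n}[C^m]$.

For $0\le m\le n$ the space $B^m$ is closed: it equals $Z^m$ if $m<n$ and $\ker\theta$ if $m=n$. For $0\le m<n$ the sequence $0\to B^m\to C^m\to B^{m+1}\to0$ is exact. Start from $B^0=0$ and ascend: each $B^m$, $m\le n$, is invertible (Fredholm), and $[B^{m+1}]=[C^m]-[B^m]$ is a unit. Hence $[B^n]=\sum_{m<n}(-1)^{n-1-m}[C^m]$.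

Finally $0\to B^n\to Z^n\to X\to0$ shows that $X$ is invertible (Fredholm) and $[X]=[Z^n]-[B^n]$.
\end{proof}

\section{A \v{C}ech--Koszul resolution}\label{sec:resolution}

We now construct a complex as in Lemma~\ref{lem:euler} whose terms have known classes. Fix a Fredholm module $(X,A)$, let $\mathbf H,\mathbf B,\mathbf E$ be as in Lemma~\ref{lem:hodge}, and put $h^q=h^q(X)$. Choose $c>0$ with $\|D_Ae\|\ge c\|e\|$ on $\mathbf E$, and choose
\begin{equation}\label{eq:radii}
0<r<c/n,\qquad R>\max\big(r,\|A_1\|,\dots,\|A_n\|\big).
\end{equation}
A reader interested only in Theorem~\ref{thm:A} may take $\mathbf H=0$.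

\subsection{Spaces of Laurent series}

Let $w(k)=R^k$ for $k\ge0$, $w(k)=r^k$ for $k<0$, and $w(\alpha)=\prod_iw(\alpha_i)$ for $\alpha\in\mathbb Z^n$. Let $Q_n$ be the Hilbert space of formal series $\sum_{\alpha\in\mathbb Z^n}f_\alpha\zeta^\alpha$ in which the monomials are orthogonal and $\|\zeta^\alpha\|=w(\alpha)$. Since $w(k+1)/w(k)$ is $R$ for $k\ge0$ and $r$ for $k<0$, multiplication $M_i$ by $\zeta_i$ is bounded and invertible on $Q_n$. Put $[n]=\{1,\dots,n\}$ and $\operatorname{neg}(\alpha)=\{i:\alpha_i<0\}$.

For $J\subset[n]$ let $L_J$ be the closed span of the $\zeta^\alpha$ with $\operatorname{neg}(\alpha)\subset J$. It is invariant under all $M_i$, and \emph{$M_j$ is invertible on $L_J$ for $j\in J$}, because the condition puts no restriction on $\alpha_j$. Put $P_n=L_\emptyset$, a space of power series; also $L_{[n]}=Q_n$. For orientation: by the Cauchy--Schwarz inequality the series in $L_J$ converge where $|\zeta_i|<R$ for all $i$ and $|\zeta_j|>r$ for $j\in J$. This region is $\bigcap_{j\in J}\mathcal U_j$, where the sets $\mathcal U_j=\{|\zeta_j|>r\}$ cover the polydisc of radius $R$ with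 the closed polydisc of radius $r$ removed. They take the place of the sets $\Omega_j$ of Example~\ref{ex:mult}.

Let $N_n=N_n(r)$ be the quotient of $Q_n$ by the closed span of the $\zeta^\alpha$ with $\operatorname{neg}(\alpha)\ne[n]$; this span is invariant, since $\alpha_i\ge0$ persists under multiplication by any $\zeta_j$. The vectors $b_\beta=r^{|\beta|}[\zeta^{-\beta}]$, $\beta\in\mathbb Z_{\ge1}^n$, form an orthonormal basis of $N_n$, and with $\epsilon_i$ the $i$-th unit multi-index
\begin{equation}\label{eq:N}
M_ib_\beta=r\,b_{\beta-\epsilon_i}\ \text{ if }\beta_i\ge2,\qquad M_ib_\beta=0\ \text{ if }\beta_i=1 .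
\end{equation}
So $M_i$ is $r$ times a backward shift on $N_n$, $\|M_i\|\le r$, and the module $N_n$ does not depend on $R$.

\begin{proposition}\label{prop:resolution}
There is a complex $0\to C^0\to\cdots\to C^{2n}\to0$ of modules such that
\begin{enumerate}
\item[(1)] $C^m\cong G^m\oplus N_n^{\oplus h^{m-n}}$, where $G^m$ is a finite direct sum of modules with an invertible coordinate;
\item[(2)] $H^m(C)=0$ for $m\ne n$;
\item[(3)] there is a surjective module map $\theta\colon Z^n(C)\to X$ with kernel $B^n(C)$.
\end{enumerate}
\end{proposition}

The building blocks are the spaces $L_J\otimes X$ and $N_n\otimes X$. Two commuting families act on them, the $M_i=M_i\otimes1$ and the $A_i=1\otimes A_i$, and they play different roles. \emph{The coordinates are always the $M_i$}; the differentials are built from the differences $M_i-A_i$, which commute with the coordinates. On cohomology $M_i-A_i$ acts as $0$, and this is how the tuple $A$ reappears in (3).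

\subsection{The resolution over the large polydisc}

\begin{lemma}\label{lem:disc}
Let $Y$ be a Hilbert space and $a\in\mathcal L(Y)$ with $\|a\|<R$. On $P_1\otimes Y$ the operator $M-a$ is injective, and $\mathrm{ev}_a\big(\sum_k\zeta^ky_k\big)=\sum_ka^ky_k$ defines a bounded surjection $P_1\otimes Y\to Y$ with kernel $\operatorname{ran}(M-a)$. If $b\in\mathcal L(Y)$ commutes with $a$, then $\mathrm{ev}_a(1\otimes b)=b\,\mathrm{ev}_a$.
\end{lemma}

\begin{proof}
Let $\tau\big(\sum_k\zeta^ky_k\big)=\sum_{k\ge1}\zeta^{k-1}y_k$ and $\pi_0\big(\sum_k\zeta^ky_k\big)=y_0$. Then $\|\tau\|\le R^{-1}$, $\tau M=1$, $\tau a=a\tau$, and $\pi_0$ is a bounded surjection with kernel $\operatorname{ran}M$. Since $\|a\tau\|<1$, the operator $1-a\tau$ is invertible with inverse $\sum_ka^k\tau^k$. Now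
\[
M-a=(1-a\tau)M,\qquad\mathrm{ev}_a=\pi_0\sum_ka^k\tau^k=\pi_0(1-a\tau)^{-1}.
\]
So $M-a$ is injective, $\mathrm{ev}_a$ is bounded and onto, and its kernel is $(1-a\tau)\operatorname{ran}M=\operatorname{ran}(M-a)$. The last claim is read off the formula for $\mathrm{ev}_a$.
\end{proof}

The whole construction is visible for $n=1$.

\begin{example}\label{ex:annulus}
Let $n=1$ and let $A$ be invertible on $X$. Here $D_A=A$, and \eqref{eq:radii} gives $r\|A^{-1}\|<1$ and $\|A\|<R$. Define $\mathrm{ev}\colon Q_1\otimes X\to X$ by $\sum_{k\in\mathbb Z}\zeta^kx_k\mapsto\sum_kA^kx_k$. It is bounded because $\|A^k\|/w(k)$ is at most $(\|A\|/R)^k$ for $k\ge0$ and $(r\|A^{-1}\|)^{|k|}$ for $k<0$; it is onto, and $\mathrm{ev}\,M=A\,\mathrm{ev}=\mathrm{ev}\,A$. We claim that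
\begin{equation}\label{eq:annulus}
0\to Q_1\otimes X\xrightarrow{\;M-A\;}Q_1\otimes X\xrightarrow{\;\mathrm{ev}\;}X\to0
\end{equation}
is exact. Use the sequence $0\to P_1\otimes X\to Q_1\otimes X\to N_1\otimes X\to0$, on whose three terms $M-A$ acts. On the quotient, $M-A=-A(1-A^{-1}M)$ is invertible because $\|M\|\le r$. If $(M-A)f=0$, then the class of $f$ in $N_1\otimes X$ is $0$, so $f\in P_1\otimes X$, and $f=0$ by Lemma~\ref{lem:disc}. If $\mathrm{ev}f=0$, choose $g\in Q_1\otimes X$ with $f-(M-A)g\in P_1\otimes X$. This vector is killed by $\mathrm{ev}_A$, so by Lemma~\ref{lem:disc} it lies in $(M-A)(P_1\otimes X)$.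

Thus $X$ is resolved by two modules on which the coordinate $M$ is invertible for a reason that has nothing to do with $A$. Three facts were used: a resolution of $X$ over the disc, which needs $R$ large; an exact sequence relating the disc to the annulus, with error term $N_1$; and the vanishing of the contribution of $N_1$, which needs $A$ invertible and $r$ small. The next three lemmas are these facts in $n$ variables.
\end{example}

\begin{lemma}\label{lem:polydisc}
Let $K_\emptyset=K(M-A,\,P_n\otimes X)$. Then $H^q(K_\emptyset)=0$ for $q\ne n$. Identify $K_\emptyset^n$ with $P_n\otimes X$. There is a bounded surjection $\mathrm{ev}\colon P_n\otimes X\to X$ with $\mathrm{ev}(\zeta^\alpha x)=A^\alpha x$, $\ker\mathrm{ev}=B^n(K_\emptyset)$ and $\mathrm{ev}\,M_i=A_i\,\mathrm{ev}$.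
\end{lemma}

\begin{proof}
For $0\le k\le n$ let $Y_k$ be the space $P_{n-k}\otimes X$ in the variables $\zeta_{k+1},\dots,\zeta_n$, with the tuple $S^{(k)}=(M_i-A_i)_{i>k}$. Thus $K(S^{(0)},Y_0)=K_\emptyset$, and $Y_n=X$ with the empty tuple. Write $Y_{k-1}=P_1\otimes Y_k$, with $P_1$ in the variable $\zeta_k$, and apply Lemma~\ref{lem:disc} with $a=A_k$ on $Y_k$, whose norm is less than $R$. It shows that $M_k-A_k$ is injective on $Y_{k-1}$ and that $p_k=\mathrm{ev}_{A_k}\colon Y_{k-1}\to Y_k$ is onto with kernel $\operatorname{ran}(M_k-A_k)$. For $i>k$ the operator $M_i-A_i$ on $Y_k$ commutes with $A_k$, so the tuple induced on $Y_k$ is $S^{(k)}$. Lemma~\ref{lem:reduction}(a), applied $n$ times, shows that $H^q(K_\emptyset)$ is the cohomology in degree $q-n$ of the complex $X$ concentrated in degree $0$. It also shows that $\mathrm{ev}=p_n\cdots p_1$ has kernel $\sum_i(M_i-A_i)(P_n\otimes X)=B^n(K_\emptyset)$. The formula on monomials follows from that of each $p_k$. It gives $\mathrm{ev}\,M_i(\zeta^\alpha x)=A_iA^\alpha x$, and the vectors $\zeta^\alpha x$ span a dense subspace.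
\end{proof}

This resolution exists for every tuple and does not yet help: no $M_j$ is invertible on $P_n\otimes X$. We must trade $P_n$ for the spaces $L_J$ with $J\ne\emptyset$.

\subsection{The \v{C}ech complex}

Let $f_1,\dots,f_n$ generate a second exterior algebra, with orthonormal basis $f_J=f_{j_1}\wedge\dots\wedge f_{j_p}$ for $J=\{j_1<\dots<j_p\}$. Put
\[
\check C^p=\bigoplus_{|J|=p}L_Jf_J,\qquad\delta=(f_1+\dots+f_n)\wedge\colon\ \check C^p\to\check C^{p+1}.
\]
This is well defined because $L_J\subset L_{J\cup\{i\}}$. We have $\delta^2=0$, and $\delta$ commutes with the $M_i$. The map $\delta$ does not change the monomial $\zeta^\alpha$, so the complex can be examined one $\alpha$ at a time; the $\alpha$-part is spanned by the $\zeta^\alpha f_J$ with $J\supset\operatorname{neg}(\alpha)$. For $n=2$, with $f_{12}=f_1\wedge f_2$, we have $\delta1=f_1+f_2$, $\delta f_1=-f_{12}$, $\delta f_2=f_{12}$, and the generators that occur are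
\[
\begin{array}{c|ccc}
\operatorname{neg}(\alpha)&p=0&p=1&p=2\\\hline
\emptyset&1&f_1,\ f_2&f_{12}\\
\{1\}&&f_1&f_{12}\\
\{2\}&&f_2&f_{12}\\
\{1,2\}&&&f_{12}
\end{array}
\]
The first three rows are exact and the last contributes one dimension in degree $2$. Together with the norm estimate in the next lemma, this says that $0\to P_2\to L_{\{1\}}\oplus L_{\{2\}}\to Q_2\to N_2\to0$ is exact, with maps $g\mapsto(g,g)$ and $(g_1,g_2)\mapsto g_2-g_1$.

\begin{lemma}\label{lem:cech}
Let $\check C_0\subset\check C$ be the closed span of the $\zeta^\alpha f_J$ with $\operatorname{neg}(\alpha)\ne[n]$. It is invariant under $\delta$ and the $M_i$, $\check C_0^p=\check C^p$ for $p<n$, and $\check C^n/\check C_0^n=N_n$. There is a bounded operator $\eta$ on $\check C_0$ of degree $-1$ with $\delta\eta+\eta\delta=1$.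
\end{lemma}

\begin{proof}
The invariance was noted above. If $\operatorname{neg}(\alpha)=[n]$, only $J=[n]$ occurs; this gives the next two claims. For $\operatorname{neg}(\alpha)\ne[n]$ let $i(\alpha)$ be the least element of $[n]\setminus\operatorname{neg}(\alpha)$, let $\iota_i$ be the adjoint of $f_i\wedge$, and put $\eta(\zeta^\alpha f_J)=\zeta^\alpha\iota_{i(\alpha)}f_J$. This is $0$ or $\pm\zeta^\alpha f_{J\setminus\{i(\alpha)\}}$, and it lies in $\check C_0$ because $J\setminus\{i(\alpha)\}$ still contains $\operatorname{neg}(\alpha)$. The vectors $w(\alpha)^{-1}\zeta^\alpha f_J$ form an orthonormal basis; $\eta$ kills those with $i(\alpha)\notin J$ and sends the others, up to sign, to distinct basis vectors, so $\|\eta\|\le1$. On the $\alpha$-part, $\delta\eta+\eta\delta=\sum_j(f_j\wedge\iota_{i(\alpha)}+\iota_{i(\alpha)}f_j\wedge)=1$.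
\end{proof}

Since $i(\alpha)$ varies with $\alpha$, the operator $\eta$ need not commute with the $M_i$. It will be used only to prove that a complex is acyclic.

\subsection{The contribution of the small polydisc}

Let $K_N=K(M-A,\,N_n\otimes X)$. Its differential is a small perturbation of $-1\otimes D_A$, so we expect that only $\mathbf H$ contributes. The point is to split off the rest by a subcomplex that is invariant under the $M_i$.

\begin{lemma}\label{lem:small}
There is an acyclic subcomplex $V'\subset K_N$ consisting of submodules such that the quotient complex $\mathcal L=K_N/V'$ satisfies $\mathcal L^q\cong N_n^{\oplus h^q}$ as modules. If $X$ is invertible, $\mathcal L=0$ and $K_N$ is acyclic.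
\end{lemma}

\begin{proof}
The space $V=N_n\otimes X\otimes\Lambda$ is the orthogonal sum of $V_{\mathbf H}=N_n\otimes\mathbf H$, $V_{\mathbf B}=N_n\otimes\mathbf B$ and $V_{\mathbf E}=N_n\otimes\mathbf E$. These subspaces are graded, and they are invariant under the $M_i$, which act on the first factor. The differential is $d_V=D_M-1\otimes D_A$, and $\|D_M\|\le nr<c$ since $\|M_i\|\le r$ and $\|e_i\wedge\|=1$. Let $u\colon V_{\mathbf E}\to V_{\mathbf B}$ be $d_V$ followed by the orthogonal projection onto $V_{\mathbf B}$. It differs by at most $nr$ in norm from $-1\otimes D_A|_{\mathbf E}$, an isomorphism $V_{\mathbf E}\to V_{\mathbf B}$ whose inverse has norm at most $1/c$. So $u$ is invertible by a Neumann series. This is where $r<c/n$ is used.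

The bounded map
\[
V_{\mathbf H}\oplus V_{\mathbf E}\oplus V_{\mathbf E}\to V,\qquad(x,e,e')\mapsto x+e+d_Ve'
\]
is bijective. Indeed, given $v$ with $V_{\mathbf B}$-component $v_{\mathbf B}$, put $e'=u^{-1}v_{\mathbf B}$; then $v-d_Ve'\in V_{\mathbf H}\oplus V_{\mathbf E}$. And if $x+e+d_Ve'=0$, the $V_{\mathbf B}$-component gives $ue'=0$, so $e'=0$ and then $x=e=0$. By the open mapping theorem the map is a homeomorphism. Hence $V'=V_{\mathbf E}+d_VV_{\mathbf E}$ is closed and $V$ is the direct sum of $V_{\mathbf H}$ and $V'$. The space $V'$ is graded, invariant under $d_V$ because $d_V^2=0$, and invariant under the $M_i$ because they preserve $V_{\mathbf E}$ and commute with $d_V$. It is acyclic: if $e+d_Ve'$ is a cocycle, then $d_Ve=0$, so $ue=0$, $e=0$, and the cocycle is $d_Ve'$. Finally the quotient map restricts to a bijective module map from $V_{\mathbf H}^q=N_n\otimes\mathbf H^q\cong N_n^{\oplus h^q}$ onto $\mathcal L^q$.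
\end{proof}

\subsection{Assembling the resolution}

We combine the \v{C}ech and Koszul differentials in one complex $T$ and look at it in two ways. Contracting the \v{C}ech direction shows that $T$ has the cohomology of $\mathcal L$. Separating the column $p=0$ shows that $T$ is an extension of $K_\emptyset$ by a complex $T'$ of modules with an invertible coordinate. So $K_\emptyset$, whose cohomology is $X$, can be expressed through $T'$ and $\mathcal L$.

\begin{proof}[Proof of Proposition~\ref{prop:resolution}]
\emph{The total complex.} Let
\[
T^m=\bigoplus_{p+q=m}\check C^p\otimes X\otimes\Lambda^q,\qquad d=\delta+(-1)^pD,\qquad D=D_{M-A},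
\]
with coordinates $M_1,\dots,M_n$. The maps $\delta$ and $D$ commute with each other and with the $M_i$. On column $p$ we get $d^2=\delta^2+(-1)^p\delta D+(-1)^{p+1}D\delta+D^2=0$. So $T$ is a complex of modules in degrees $0,\dots,2n$.

\emph{Columns.} The columns $p\ge1$ form a subcomplex $T'$, in degrees $1,\dots,2n$, and $T/T'=K_\emptyset$. Each $T'^m$ is a finite direct sum of modules $L_J\otimes X$ with $J\ne\emptyset$, and $M_j$ is invertible on $L_J\otimes X$ for $j\in J$.

\emph{Rows.} For a complex $\mathcal E$ let $\mathcal E[-n]$ have terms $\mathcal E[-n]^m=\mathcal E^{m-n}$ and differential multiplied by $(-1)^n$. Define $T\to K_N[-n]$ as the quotient map $\check C^n\to N_n$, tensored with the identity, on column $n$, and as $0$ on the other columns. Its kernel is $T''=\bigoplus\check C_0^p\otimes X\otimes\Lambda^q$. By Lemma~\ref{lem:cech}, $T''$ is invariant under $\delta$, $D$ and the $M_i$, and on column $n$ we have $d=(-1)^nD$; so this is a surjective chain map of modules. We claim that $T''$ is acyclic. Write $\eta$ for $\eta\otimes1$. On column $p$ of $T''$,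
\[
d\eta+\eta d=(\delta\eta+\eta\delta)+(-1)^p(\eta D-D\eta)=1+\nu,
\]
where $\nu$ lowers $p$ by one. Hence $\nu^{n+1}=0$ and $1+\nu$ is bijective. It commutes with $d$, since both products equal $d\eta d$, and so does its inverse. A cocycle $z\in T''$ therefore equals $(1+\nu)^{-1}d\eta z=d(1+\nu)^{-1}\eta z$.

Let $g$ be the composite $T\to K_N[-n]\to\mathcal L[-n]$. It is a surjective chain map of modules, and $0\to T''\to\ker g\to V'[-n]\to0$ is exact. Both ends are acyclic, so $\ker g$ is acyclic by the long exact sequence.

\emph{The complex $C$.} The mapping cone of a chain map $\gamma\colon\mathcal E\to\mathcal E'$ has terms $\mathcal E^{m+1}\oplus\mathcal E'^m$ and differential $(t,s)\mapsto(-dt,\gamma t+ds)$, whose square is $(0,-\gamma dt+d\gamma t)=0$. Let $C$ be the cone of $g|_{T'}$ and $\Gamma$ the cone of the inclusion $T'\to T$: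
\begin{align*}
C^m&=T'^{m+1}\oplus\mathcal L^{m-n},&d(t,l)&=(-dt,\ gt+dl),\\
\Gamma^m&=T'^{m+1}\oplus T^m,&d(t,s)&=(-dt,\ t+ds).
\end{align*}
The complex $C$ lives in degrees $0,\dots,2n$, and (1) holds with $G^m=T'^{m+1}$ by Lemma~\ref{lem:small}. The role of $\Gamma$ is to map onto both $C$ and $K_\emptyset$:
\[
\varphi\colon\Gamma\to C,\ (t,s)\mapsto(t,gs),\qquad\psi\colon\Gamma\to T/T'=K_\emptyset,\ (t,s)\mapsto[s].
\]
These are surjective module maps in each degree. They are chain maps, as $\varphi d(t,s)=(-dt,gt+dgs)$ and $\psi d(t,s)=[t+ds]=d[s]$. The kernel of $\varphi$ is the acyclic complex $\ker g$. The kernel of $\psi$ consists of the $(t,s)$ with $s\in T'$; a cocycle there has $t=-ds$, so $(t,s)=d(s,0)$, and $\ker\psi$ is acyclic too. By Lemma~\ref{lem:qis}, $H^m(C)\cong H^m(\Gamma)\cong H^m(K_\emptyset)$, and (2) follows from Lemma~\ref{lem:polydisc}.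

\emph{The map $\theta$.} Let $\theta_0=\mathrm{ev}\circ\psi\colon Z^n(\Gamma)\to X$. It is bounded and satisfies $\theta_0M_i=A_i\theta_0$. By Lemma~\ref{lem:qis} for $\psi$ and Lemma~\ref{lem:polydisc}, $\psi(Z^n(\Gamma))=Z^n(K_\emptyset)=P_n\otimes X$, so $\theta_0$ is onto, and
\[
\ker\theta_0=Z^n(\Gamma)\cap\psi^{-1}(B^n(K_\emptyset))=B^n(\Gamma).
\]
By Lemma~\ref{lem:qis} for $\varphi$, the map $\varphi\colon Z^n(\Gamma)\to Z^n(C)$ is onto and its kernel lies in $B^n(\Gamma)=\ker\theta_0$. So $\theta_0=\theta\varphi$ for a unique linear surjection $\theta\colon Z^n(C)\to X$. By the open mapping theorem there is $\kappa$ such that each $z\in Z^n(C)$ is $\varphi y$ with $y\in Z^n(\Gamma)$, $\|y\|\le\kappa\|z\|$; hence $\|\theta z\|\le\kappa\|\theta_0\|\|z\|$. Also $\theta M_i\varphi y=\theta_0M_iy=A_i\theta\varphi y$, so $\theta$ is a module map. Its kernel is $\varphi(\ker\theta_0)=\varphi(B^n(\Gamma))=B^n(C)$.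
\end{proof}

If $X$ is invertible, $C$ is $T'$ shifted by one degree. For $n=1$ it is then the two-term complex in \eqref{eq:annulus}.

\begin{corollary}\label{cor:stable}
For every invertible module $X$ we have $X\oplus\varepsilon\sim\varepsilon$.
\end{corollary}

\begin{proof}
All $h^q$ vanish, so $C^m\cong G^m$ is invertible by Lemma~\ref{lem:coordinate}, and $[C^m]=0$ in $\mathcal M_{\mathrm{inv}}$ by \eqref{eq:zero}. Lemma~\ref{lem:euler} gives $[X]=0$.
\end{proof}

\section{Absorption and the proof of Theorem~\ref{thm:A}}\label{sec:absorption}

It remains to remove the summand $\varepsilon$, that is, to deform a given tuple $A$ on $\mathcal H$ to one that has $\varepsilon$ as a summand. Let $\mathcal K(\mathcal H)$ be the ideal of compact operators. We use the following theorem \cite{Voi}; see also \cite[Section II.5]{Dav}.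

\begin{theorem}[Voiculescu]\label{thm:voiculescu}
Let $\mathcal A\subset\mathcal L(\mathcal H)$ be a separable $C^*$-algebra with $I\in\mathcal A$, and let $\rho$ be a unital $*$-representation of $\mathcal A$ on a separable Hilbert space $\mathcal G$ that vanishes on $\mathcal A\cap\mathcal K(\mathcal H)$. Then there is a unitary $W\colon\mathcal H\to\mathcal H\oplus\mathcal G$ such that $WaW^*-a\oplus\rho(a)$ is compact for all $a\in\mathcal A$.
\end{theorem}

For a commuting tuple $A$ on $\mathcal H$ let $\mathcal A=C^*(I,A)$ be the $C^*$-algebra generated by $I$ and the $A_i$, and put $\mathcal B=\mathcal A/(\mathcal A\cap\mathcal K(\mathcal H))$. Both are separable, and $\mathcal B\ne0$ because $I$ is not compact. Representations of $\mathcal B$ are the same as representations of $\mathcal A$ that vanish on $\mathcal A\cap\mathcal K(\mathcal H)$.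

The theorem makes $A$ a compact perturbation of $A\oplus\rho(A)$, but the segment between the two tuples need not consist of commuting tuples. We need a path of unitary conjugates instead. To find one, apply the theorem to infinitely many copies of $\rho$. The compact error is almost supported on finitely many copies, so an extra copy of $\rho(A)$ inserted far out changes the tuple very little, and we can move it out continuously.

\begin{lemma}\label{lem:absorb}
Let $A\in\mathcal F_n(\mathcal H)$, let $\rho$ be a unital $*$-representation of $\mathcal A$ on a separable space $\mathcal G$ that vanishes on $\mathcal A\cap\mathcal K(\mathcal H)$, and put $B=(\rho(A_1),\dots,\rho(A_n))$. Then $B$ is an invertible commuting tuple. Unitary copies of $A\oplus B$ and of $A$ are joined by a norm-continuous path of tuples, each unitarily equivalent to $A\oplus B$ or to $A$. Hence $A\approx A\oplus B$, and $A\sim A\oplus B$ if $A$ is invertible.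
\end{lemma}

\begin{proof}
\emph{$B$ is invertible.} With $k=2^n$, regard $D_A$ and $\Delta_A$ as $k\times k$ matrices over $\mathcal A$ acting on $\mathcal H\otimes\Lambda=\mathcal H^k$. By Lemma~\ref{lem:hodge}, $\Delta_A$ is Fredholm, so by Atkinson's theorem its image in $M_k(\mathcal L(\mathcal H)/\mathcal K(\mathcal H))$, the Calkin algebra of $\mathcal H^k$, is invertible. The image lies in the $C^*$-subalgebra $M_k(\mathcal B)$, which contains the unit. By spectral permanence, an element of such a subalgebra that is invertible in the larger algebra is invertible in the subalgebra. Applying $\rho$ entrywise sends $D_A$ to $D_B$ and $D_A^*$ to $D_B^*$, so $\Delta_B$ is invertible, and $B$ is invertible by Lemma~\ref{lem:hodge}.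

\emph{The path.} Let $\mathfrak M=\mathcal H\oplus\mathcal G\oplus\mathcal G\oplus\cdots$, with the copies of $\mathcal G$ in positions $1,2,\dots$, and let $A^0=A\oplus B\oplus B\oplus\cdots$. Theorem~\ref{thm:voiculescu} for $\rho\oplus\rho\oplus\cdots$ gives a tuple $A'$ on $\mathfrak M$, unitarily equivalent to $A$, with $E_i=A'_i-A^0_i$ compact. Let $\Pi_m$ be the projection onto $\mathcal H$ and the first $m$ copies of $\mathcal G$. Since $\Pi_m\to I$ strongly and $E_i$, $E_i^*$ are compact, $\|(1-\Pi_m)E_i\|\to0$ and $\|E_i(1-\Pi_m)\|\to0$; hence $\|E_i-\Pi_mE_i\Pi_m\|\to0$.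

Let $U_m\colon\mathfrak M\oplus\mathcal G\to\mathfrak M$ be the unitary that is the identity on $\Pi_m\mathfrak M$, sends the extra copy of $\mathcal G$ to position $m+1$, and sends position $j$ to position $j+1$ for $j>m$. Then $U_m(A^0\oplus B)U_m^*=A^0$. The unitary $U_{m+1}$ is $U_m$ followed by the interchange of positions $m+1$ and $m+2$: both send the extra copy to position $m+2$, fix position $m+1$, and agree elsewhere. The matrices
\[
v(s)=\frac12\begin{pmatrix}1+e^{i\pi s}&1-e^{i\pi s}\\1-e^{i\pi s}&1+e^{i\pi s}\end{pmatrix},\qquad0\le s\le1,
\]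
have eigenvalues $1$ and $e^{i\pi s}$ on $(1,1)$ and $(1,-1)$, so they are unitary, and they join the identity to the interchange. For $t\in[m,m+1]$ let $U_t$ be $U_m$ followed by $v(t-m)\otimes1_{\mathcal G}$ on positions $m+1,m+2$. Then $t\mapsto U_t$ is norm-continuous on $[1,\infty)$. Scalar matrices commute with $B\oplus B$, so $U_t(A^0\oplus B)U_t^*=A^0$. For $t\in[m,m+1]$, $U_t$ is the identity on $\Pi_m\mathfrak M$ and maps the orthogonal complement onto the orthogonal complement, so $U_t(\Pi_mE_i\Pi_m\oplus0)U_t^*=\Pi_mE_i\Pi_m$. Therefore
\[
U_t(A'_i\oplus B_i)U_t^*-A'_i=U_t\big((E_i-\Pi_mE_i\Pi_m)\oplus0\big)U_t^*-(E_i-\Pi_mE_i\Pi_m),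
\]
and the norm of this is at most $2\|E_i-\Pi_mE_i\Pi_m\|$, which tends to $0$ as $t\to\infty$. So $t\mapsto U_t(A'\oplus B)U_t^*$, extended by $A'$ at $t=\infty$, is the required path on $[1,\infty]$. Since $B$ is invertible, $A\oplus B$ is Fredholm, and it is invertible if $A$ is.
\end{proof}

We can now add an invertible summand $B$, but we do not yet know that $B$ deforms to a tuple containing $\varepsilon$; that would be Theorem~\ref{thm:A} again. We therefore choose $\rho$ so that $B$ has a joint eigenvalue of infinite multiplicity.

\begin{lemma}\label{lem:eigen}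
Let $a_1,\dots,a_n$ be commuting elements of a separable unital $C^*$-algebra $\mathcal B\ne0$. There are a unital $*$-representation $\pi$ of $\mathcal B$ on a separable space, a unit vector $\xi$ and $\lambda\in\mathbb C^n$ with $\pi(a_i)\xi=\lambda_i\xi$ for all $i$.
\end{lemma}

\begin{proof}
Recall that the states of $\mathcal B$ form a nonempty weak* compact set, and that a state $\omega$ has a GNS representation $\pi_\omega$ with a cyclic unit vector $\xi_\omega$ and $\|\pi_\omega(b)\xi_\omega\|^2=\omega(b^*b)$; the space is separable because $\mathcal B$ is. We show by induction on $j$ that there are a GNS representation $\pi_j$ and $\lambda_1,\dots,\lambda_j$ such that $\mathcal E_j=\bigcap_{i\le j}\ker(\pi_j(a_i)-\lambda_i)\ne0$. For $j=0$ take any state, $\mathcal E_0$ being the whole space.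

By commutativity $\mathcal E_j$ is invariant under $\pi_j(a_{j+1})$; let $S$ be the restriction, and $\lambda_{j+1}$ a boundary point of its spectrum. It is an approximate eigenvalue. Indeed, if $\mu_k\to\lambda_{j+1}$ outside the spectrum, then $\|(S-\mu_k)^{-1}\|\to\infty$, so there are unit vectors $\xi_k\in\mathcal E_j$ with $(S-\mu_k)\xi_k\to0$, and then $(S-\lambda_{j+1})\xi_k\to0$. Let $\omega$ be a weak* cluster point of the states $b\mapsto\langle\pi_j(b)\xi_k,\xi_k\rangle$. For $b=a_i-\lambda_i$, $i\le j+1$, their values $\|\pi_j(b)\xi_k\|^2$ at $b^*b$ tend to $0$, so $\omega(b^*b)=0$. Thus $\pi_{j+1}=\pi_\omega$ works, with $\xi_\omega\in\mathcal E_{j+1}$.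
\end{proof}

\begin{lemma}\label{lem:summand}
For every $A\in\mathcal I_n(\mathcal H)$ there is an invertible module $B''$ with $A\sim A\oplus B''\oplus\varepsilon$.
\end{lemma}

\begin{proof}
Apply Lemma~\ref{lem:eigen} to the images of the $A_i$ in $\mathcal B$, and let $\pi,\xi,\lambda$ be as there. Let $\rho=\pi\otimes1_{\ell^2}$, viewed as a representation of $\mathcal A$, and $B=\rho(A)$. By Lemma~\ref{lem:absorb}, $B$ is invertible and $A\sim A\oplus B$. The closed subspace $\xi\otimes\ell^2$ is a submodule $B'$ of $B$ with coordinates $\lambda_iI$. Since $\bigcap_i\ker B_i=H^0=0$, we have $\lambda\ne0$. So $B'$ is invertible by Lemma~\ref{lem:coordinate}, and $B'\sim\varepsilon$ by Lemma~\ref{lem:trivial}. The quotient $B''=B/B'$ is invertible by Lemma~\ref{lem:twothree}, and Lemma~\ref{lem:triangular} gives $B\sim B''\oplus B'\sim B''\oplus\varepsilon$.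
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $A\in\mathcal I_n(\mathcal H)$. By Lemma~\ref{lem:summand} and by Corollary~\ref{cor:stable} for the invertible module $A\oplus B''$,
\[
A\sim(A\oplus B'')\oplus\varepsilon\sim\varepsilon\cong(I_{\mathcal H},0,\dots,0).
\]
So every $A\in\mathcal I_n(\mathcal H)$ is joined to $(I,0,\dots,0)$ by a norm-continuous path in $\mathcal I_n(\mathcal H)$.
\end{proof}

\begin{remark}
Separability of $\mathcal H$ enters through Theorem~\ref{thm:voiculescu} and through the identification of $(I_{\mathcal H},0,\dots,0)$ with $\varepsilon$. Infinite dimension enters through $\mathcal B\ne0$ and the same identification. On a finite-dimensional space the statement of Theorem~\ref{thm:A} holds by Example~\ref{ex:finite}, but that of Theorem~\ref{thm:B} does not: every tuple on $\mathbb C^d$ is Fredholm, and its index is the Euler characteristic $d\sum_q(-1)^q\binom nq=0$ of the Koszul complex.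
\end{remark}

\section{The index classifies Fredholm tuples}\label{sec:index}

For a Fredholm module $X$ the classes $[C^m]$ of the resolution are multiples of $[N_n]$. To apply Lemma~\ref{lem:euler} we need $[N_n]$ to be a unit, and to compare two modules we need it to be independent of the radius $r$, which was chosen for $X$.

\begin{lemma}\label{lem:N}
The module $N_n(r)$ is Fredholm of index $1$. Its class $\mathfrak n=[N_n(r)]\in\mathcal M_{\mathrm{Fr}}$ does not depend on $r>0$ and is a unit; more precisely, there is a Fredholm module $N_n'$ of index $-1$ with $[N_n']+\mathfrak n=0$.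
\end{lemma}

\begin{proof}
By \eqref{eq:N}, $M_1$ is $r$ times a backward shift, so it is onto; its kernel is the closed span of the $b_\beta$ with $\beta_1=1$, and with $M_2,\dots,M_n$ this is a copy of $N_{n-1}$. Here $N_0=\mathbb C$ with the empty tuple. Lemma~\ref{lem:reduction}(b), applied $n$ times, gives $h^0(N_n)=1$ and $h^q(N_n)=0$ for $q>0$. So $N_n(r)$ is Fredholm of index $1$ for every $r>0$. In the bases $(b_\beta)$ the tuple $N_n(r)$ is $r$ times a fixed tuple, so letting $r$ vary gives a path of Fredholm tuples, and $N_n(r)\approx N_n(r')$.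

Fix $R>r$. The bases identify $N_n$ with $N_{n-1}\otimes N_1$, the last factor carrying $M_n$. The sequence $0\to P_1\to Q_1\to N_1\to0$ is an orthogonal decomposition of Hilbert spaces, so it stays exact after tensoring, and
\[
0\to N_{n-1}\otimes P_1\to N_{n-1}\otimes Q_1\to N_n\to0
\]
is an exact sequence of modules with coordinates $M_1,\dots,M_n$. On the middle term $M_n$ is invertible, so it is invertible, of index $0$ and of class $0$. By Lemma~\ref{lem:twothree}, $N_n'=N_{n-1}\otimes P_1$ is Fredholm of index $-1$, and $[N_n']+\mathfrak n=0$ by \eqref{eq:add}.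
\end{proof}

\begin{proposition}\label{prop:class}
For every Fredholm module $X$, $[X]=\operatorname{ind}(X)\,\mathfrak n$ in $\mathcal M_{\mathrm{Fr}}$.
\end{proposition}

\begin{proof}
Let $C$ be the complex of Proposition~\ref{prop:resolution}. Each $C^m$ is Fredholm by Lemmas~\ref{lem:coordinate} and~\ref{lem:N}, and $[C^m]=h^{m-n}\,\mathfrak n$ by \eqref{eq:zero}; this is a unit. Lemma~\ref{lem:euler} gives, in the group of units,
\[
[X]=\sum_{m=0}^{2n}(-1)^{m-n}h^{m-n}\,\mathfrak n=\sum_{q=0}^n(-1)^qh^q\,\mathfrak n=\operatorname{ind}(X)\,\mathfrak n.\qedhere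
\]
\end{proof}

\begin{lemma}\label{lem:destab}
If $A\in\mathcal F_n(\mathcal H)$, then $A\approx A\oplus\varepsilon$.
\end{lemma}

\begin{proof}
Let $\pi$ be the GNS representation of a state of $\mathcal B$, and apply Lemma~\ref{lem:absorb} to $\rho=\pi\otimes1_{\ell^2}$. It gives $A\approx A\oplus B$ with $B$ invertible on a separable infinite-dimensional space. By Theorem~\ref{thm:A}, $B\sim\varepsilon$, so $A\oplus B\approx A\oplus\varepsilon$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
\emph{The index is locally constant.} For $A\in\mathcal F_n(\mathcal H)$ the operator $D_A+D_A^*$ changes the parity of the degree. Let $\Phi_A\colon\mathcal H\otimes\Lambda^{\mathrm{even}}\to\mathcal H\otimes\Lambda^{\mathrm{odd}}$ be its restriction. By Lemma~\ref{lem:hodge}(a), $\Phi_A$ vanishes on $\mathbf H^{\mathrm{even}}$ and maps $(\mathbf B\oplus\mathbf E)^{\mathrm{even}}$ isomorphically onto $(\mathbf B\oplus\mathbf E)^{\mathrm{odd}}$. So $\Phi_A$ is a Fredholm operator of index $\dim\mathbf H^{\mathrm{even}}-\dim\mathbf H^{\mathrm{odd}}=\operatorname{ind}A$. The map $A\mapsto\Phi_A$ is norm-continuous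 and the Fredholm index of an operator is locally constant in norm. Hence each set $\mathcal F_n^k=\{A\in\mathcal F_n(\mathcal H):\operatorname{ind}A=k\}$ is open and closed in $\mathcal F_n(\mathcal H)$, and the index is constant along paths.

\emph{Every integer occurs.} For $k\ge0$ the modules $\varepsilon\oplus N_n^{\oplus k}$ and $\varepsilon\oplus N_n'^{\,\oplus k}$ are separable and infinite-dimensional, with indices $k$ and $-k$ by Lemma~\ref{lem:N}. Transport them to $\mathcal H$ by a unitary.

\emph{Equal index implies the same component.} If $\operatorname{ind}A=\operatorname{ind}B$, then $[A]=[B]$ by Proposition~\ref{prop:class}, that is, $A\oplus\varepsilon\approx B\oplus\varepsilon$. With Lemma~\ref{lem:destab}, $A\approx A\oplus\varepsilon\approx B\oplus\varepsilon\approx B$.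

So the sets $\mathcal F_n^k$, $k\in\mathbb Z$, are nonempty, path-connected, open and closed, and they partition $\mathcal F_n(\mathcal H)$. They are therefore exactly its path components.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Dav} Davidson, \emph{$C^*$-Algebras by Example}, Section II.5.

\bibitem{Voi} Voiculescu, Rev. Roumaine Math. Pures Appl. \textbf{21} (1976), 97--113.

\end{thebibliography}
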